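\title{The harmonic measure of simple random walk on the 7-regular circle packing is singular}

\begin{abstract}
Consider the simple random walk on the maximal circle packing of the 7-regular triangulation in the unit disc, started at the circle centered at the origin. The walk converges almost surely to a point of the unit circle. We prove that the law of this point is singular with respect to Lebesgue measure and has no atoms. The endpoints of two-sided trajectories carry a measure invariant under the symmetry group of the packing, and if the exit law were absolutely continuous, ergodicity would force this measure to be a multiple of $|d\xi|\,|d\eta|/|\xi-\eta|^2$. Cutting trajectories along a geodesic shows that the measure is too close to finite rank for this to be possible.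
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Let $K$ be the 7-regular triangulation of the plane, that is, the simply connected triangulation in which every vertex has degree 7. Write $V$ for its vertex set and $v\sim w$ for adjacency. A \emph{circle packing} for $K$ is a family $(C_v)_{v\in V}$ of circles in which $C_v$ and $C_w$ are externally tangent whenever $v\sim w$; it is \emph{univalent} if the open discs bounded by the circles are pairwise disjoint. The complex $K$ is hyperbolic: its \emph{maximal packing} $\mathcal P_K$ is a univalent packing that fills the unit disc $\mathbb D$. We give $\mathbb D$ the hyperbolic metric $2|dz|/(1-|z|^2)$ of curvature $-1$, with distance $d$. Every circle in $\mathbb D$ is also a hyperbolic circle, and by symmetry all circles of $\mathcal P_K$ have the same hyperbolic radius. Univalence and equality of the radii are the only properties of $\mathcal P_K$ that we use. We fix a vertex $o$ and normalize the packing so that $C_o$, the \emph{$\alpha$-circle}, is centered at the origin.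

The simple random walk $(X_n)_{n\ge0}$ on $K$ moves at each step to one of the seven neighbors of the current vertex, chosen uniformly. (Since the radii are equal, this is also the hyperbolic tailored random walk on $K$; we shall not need that notion.) It is known that for almost every walk the Euclidean centers of the visited circles converge to a point $X_\infty$ of the unit circle $\mathbb T=\partial\mathbb D$; a short proof is included as Proposition~\ref{prop:convergence}. The \emph{harmonic measure} $\omega$ is the law of $X_\infty$ for the walk started at $o$. Let $\lambda=d\theta/2\pi$ be normalized arc length on $\mathbb T$. The following has been posed in print as an open question.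

\begin{quote}
Is $\omega$ equal to $\lambda$? Is it absolutely continuous with respect to $\lambda$? If it is singular, does it have point masses?
\end{quote}

\begin{theorem}\label{thm:main}
The measure $\omega$ is singular with respect to $\lambda$ and has no atoms. In particular $\omega\ne\lambda$.
\end{theorem}

All three questions thus have the answer no. One might well have guessed otherwise. Brownian motion started at the origin leaves $\mathbb D$ with law $\lambda$, by rotation invariance, and the walk is a very symmetric discrete analog: from every vertex it makes a step of the same hyperbolic length in one of seven equally spaced directions. The symmetry of the packing, however, gives invariance of $\omega$ only under finitely many rotations. The first real test is the averaging equation that the exit laws from neighboring vertices must satisfy. Lebesgue measure fails this test (Proposition~\ref{prop:notlebesgue}), but only just: one step of averaging replaces the density $1$ by a density that differs from $1$ by less than $2/127$. The natural second guess is then a density close to $1$, and the substance of Theorem~\ref{thm:main}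 is that this guess is wrong as well.

Section~\ref{sec:idea} explains the method in a model case. Section~\ref{sec:setup} collects the geometry and the estimates on the walk. Section~\ref{sec:soft} shows by soft arguments that $\omega$ has no atoms and is either singular or absolutely continuous. Sections~\ref{sec:nu}--\ref{sec:end} exclude absolute continuity. Apart from textbook facts, the one external input is Moore's ergodicity theorem, stated as Theorem~\ref{thm:moore}.

\section{The idea: a rank obstruction}\label{sec:idea}

A two-sided trajectory $(x_n)_{n\in\mathbb Z}$ of the walk has a past endpoint $\xi_-$ and a future endpoint $\xi_+$ on the boundary. In Section~\ref{sec:nu} we construct a measure $\nu$ on pairs of boundary points that counts trajectories, without a time origin, according to their endpoints. It is invariant under the symmetry group of the packing, and if $\omega\ll\lambda$, ergodicity leaves one possibility: in the upper half-plane model, $\nu=c\,d\xi\,d\eta/(\xi-\eta)^2$ with $c>0$. Fix $\Lambda>0$, let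
\begin{equation}\label{eq:IJ}
I=[-e^{\Lambda},-1],\qquad J=[1,e^{\Lambda}],
\end{equation}
and write $\xi=-x$, $\eta=y$. On $I\times J$ the measure $\nu$ then has density $c/(x+y)^2$, with $x,y\in J$. This kernel is positive definite: since $(x+y)^{-2}=\int_0^\infty se^{-sx}e^{-sy}\,ds$,
\begin{equation}\label{eq:laplace}
\iint_{J\times J}\frac{f(x)f(y)}{(x+y)^2}\,dx\,dy=\int_0^\infty s\Big(\int_Jf(x)e^{-sx}\,dx\Big)^2ds>0
\end{equation}
for every nonzero real polynomial $f$. Indeed, if the inner integral, an entire function of $s$, vanished for $s>0$, then all moments of $f$ on $J$ would vanish, and so would $\int_Jf^2$.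

\medskip\noindent\emph{One cut vertex.} Suppose that, as happens in a tree, every trajectory from $I$ to $J$ had to pass through one vertex $z$. Put the time origin at the first visit to $z$. The past and the future are then independent, and $\nu(A\times B)=e_z(A)\,\omega_z(B)$ for $A\subset I$, $B\subset J$, where $\omega_z$ is the exit law from $z$ and $e_z(A)$ is the probability that a walk from $z$ never returns to $z$ and exits in $A$. So $\nu$ has rank one on $I\times J$. Since $\nu(I\times J)>0$, we have $\omega_z(J)>0$; let $\bar y$ be the mean of $y$ under $\omega_z$ conditioned on $J$, and let $f(y)=y-\bar y$. Integrating $f(-\xi)f(\eta)$ against $\nu$ gives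
\[
c\iint_{J\times J}\frac{f(x)f(y)}{(x+y)^2}\,dx\,dy=\int_If(-\xi)\,de_z(\xi)\cdot\int_Jf\,d\omega_z=0,
\]
which contradicts \eqref{eq:laplace}.

\medskip\noindent\emph{Finitely many cut vertices.} If every trajectory from $I$ to $J$ had to meet a set of $N$ vertices, cutting at the first visit to this set would write $\nu$ as a sum of $N$ products $e_z\otimes\omega_z$. A nonzero polynomial $f$ of degree at most $N$ can be chosen to satisfy the $N$ linear conditions $\int_Jf\,d\omega_z=0$, and the same contradiction follows.

\medskip\noindent\emph{The real situation.} In the triangulation we cut along the infinite set $Z$ of vertices near the imaginary axis. A segment of the axis of length $r$ has $O(r)$ vertices near it, and the chance of reaching $J$ from a vertex at distance $r$ along the axis is exponentially small in $r$. So $\nu$ is a sum of $N$ products up to an error of order $e^{-aN}$. This alone is no contradiction, because the kernel is also exponentially close to finite rank. With $y_0=(e^\Lambda+1)/2$,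
\[
\frac1{(x+y)^2}=\sum_{j\ge0}\frac{(j+1)(y_0-y)^j}{(x+y_0)^{j+2}},\qquad \frac{|y_0-y|}{x+y_0}\le q:=\frac{e^\Lambda-1}{e^\Lambda+3}\quad(x,y\in J),
\]
so $N$ terms of this series give a kernel of rank $N$ with error $O(Nq^N)$, and $q\to0$ as $\Lambda\to0$. For short arcs the kernel is therefore approximated faster than at any prescribed exponential rate. The proof compares rates as $\Lambda$ grows, that is, as the two gaps between the arcs, seen from the point $ie^{\Lambda/2}$, shrink. The rate $a$ that comes from the walk does not depend on $\Lambda$ (Section~\ref{sec:cut}), whereas the best rate that the kernel allows is at most $\sqrt2\pi^2/\Lambda$ (Section~\ref{sec:kernel}).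

\section{The tessellation and the walk}\label{sec:setup}

From now on a vertex is identified with the \emph{hyperbolic} center of its circle, so that $V\subset\mathbb D$ and $o=0$. Let $L/2$ be the common hyperbolic radius. Adjacent vertices are at distance $L$, and the open discs of radius $L/2$ about the vertices are disjoint.

\subsection*{M\"obius maps and the Poisson kernel}
Let $\mathcal G\cong\mathrm{PSL}(2,\mathbb R)$ be the group of orientation-preserving isometries of $\mathbb D$, that is, of M\"obius maps preserving $\mathbb D$. Any M\"obius map $gz=(az+b)/(cz+d)$ with $ad-bc=1$ has $g'(z)=(cz+d)^{-2}$ and $gz-gw=(z-w)/((cz+d)(cw+d))$, hence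
\begin{equation}\label{eq:mobius}
|gz-gw|^2=|g'(z)|\,|g'(w)|\,|z-w|^2 .
\end{equation}
For $g\in\mathcal G$ we also have $1-|gw|^2=|g'(w)|(1-|w|^2)$, because $g$ is an isometry. So the Poisson kernel $P(w,\zeta)=(1-|w|^2)/|\zeta-w|^2$ satisfies
\begin{equation}\label{eq:poisson}
P(gw,g\zeta)\,|g'(\zeta)|=P(w,\zeta)\qquad(g\in\mathcal G,\ w\in\mathbb D,\ \zeta\in\mathbb T).
\end{equation}
The case $w=0$ says that the image measure $g_*\lambda$ has density $P(g0,\cdot)$ with respect to $\lambda$.

\subsection*{The tessellation}
The three vertices of a face of $K$ span an equilateral geodesic triangle of side $L$. The two faces along an edge give the only two such triangles on that edge, which are mirror images of each other; they are not the same triangle, since the packing is univalent. Hence the seven triangles at a vertex follow one another in one rotational direction and close up, so seven times their angle is a positive multiple of $2\pi$. The angle is less than $\pi/3$, so it equals $2\pi/7$.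

Glue abstract copies of this triangle according to $K$. The angle sum at each vertex is $2\pi$, so the result is a hyperbolic surface $\Sigma$, and the packing defines a local isometry $\Sigma\to\mathbb D$. The surface is complete. Indeed, the points of a triangle that are nearest to its vertex $v$ stay at a distance at least $\varepsilon_0>0$ from the boundary of the heptagon formed by the triangles at $v$, and $\varepsilon_0$ is the same for all $v$; so every ball of radius $\varepsilon_0$ lies in a compact heptagon. A local isometry from a complete connected surface to $\mathbb D$ is a covering map, and $\mathbb D$ is simply connected, so $\Sigma\to\mathbb D$ is an isometry. Thus the triangles form the regular tessellation $\{3,7\}$ of $\mathbb D$.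

An altitude splits a triangle into right triangles with angles $\pi/7$ and $2\pi/7$, in which the leg $L/2$ is opposite the angle $\pi/7$. The relation $\cos A=\cosh a\,\sin B$ for right triangles gives $\cosh(L/2)=\cos(\pi/7)/\sin(2\pi/7)=1/(2\sin(\pi/7))$. For $t=\tanh(L/2)$ this means
\begin{equation}\label{eq:t}
t^2=1-4\sin^2(\pi/7)=2\cos(2\pi/7)-1=0.24697\ldots\in(0.246,\,0.25),
\end{equation}
and in particular $t^7<1/128$. Since $d(0,z)=r$ means $|z|=\tanh(r/2)$, the neighbors of $o$ are $te^{i(\phi+2\pi j/7)}$, $0\le j\le6$, for some angle $\phi$.

Let $\Gamma\subset\mathcal G$ be the subgroup preserving the tessellation. It acts on $K$ by graph automorphisms. Recall that a \emph{lattice} in $\mathcal G$ is a discrete subgroup $\Gamma$ such that $\Gamma\backslash\mathcal G$ has finite invariant volume; this holds when $\Gamma\backslash\mathcal G$ is compact.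

\begin{lemma}\label{lem:gamma}
The group $\Gamma$ is transitive on $V$, it is a countable lattice in $\mathcal G$, and all its orbits on $\mathbb T$ are infinite.
\end{lemma}

\begin{proof}
The tessellation is generated from any one of its triangles by repeated reflection in sides. Hence an isometry that maps one triangle of the tessellation onto another preserves the tessellation. So $\Gamma$ contains the rotations by $2\pi/7$ about vertices and the half-turns about midpoints of edges. The half-turns exchange adjacent vertices and $K$ is connected, so $\Gamma$ is transitive on $V$.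

An element of $\mathcal G$ is determined by the images of two points, and a bounded set contains finitely many vertices; so $\Gamma$ is countable and discrete. Every point of $\mathbb D$ lies in a triangle, hence within $L$ of a vertex $\gamma o$, $\gamma\in\Gamma$. Therefore the $\Gamma$-translates of the compact set $\{g\in\mathcal G:d(o,go)\le L\}$ cover $\mathcal G$, and $\Gamma\backslash\mathcal G$ is compact.

Suppose an orbit $\Gamma\zeta$ is finite. It has at least seven points, because of the rotation about $o$. The elements of $\Gamma$ fixing every point of the orbit form a subgroup of finite index, which is trivial since a M\"obius map with three fixed points is the identity. Then $\Gamma$ is finite, which is impossible for a group transitive on $V$.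
\end{proof}

The orthogonal projection to a geodesic is best seen in the upper half-plane $\mathbb H$ with metric $|dz|/\operatorname{Im}z$, taking for the geodesic the imaginary axis $\sigma$. In the coordinates $z=e^{s+i\theta}$, $0<\theta<\pi$, the metric is $(ds^2+d\theta^2)/\sin^2\theta$ and $\sigma=\{\theta=\pi/2\}$. We read off that $s$ is arc length on $\sigma$, that the projection of $z$ is $i|z|$, that the projection is $1$-Lipschitz, and that $d(z,\sigma)=|\log\tan(\theta/2)|$, that is,
\begin{equation}\label{eq:cone}
\sinh d(z,\sigma)=|\cot\theta|=|\operatorname{Re}z|/\operatorname{Im}z .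
\end{equation}

\begin{lemma}[Counting]\label{lem:count}
There is a constant $\kappa$ such that for every geodesic $\sigma$ and every interval of length $\ell$ on $\sigma$, at most $\kappa(\ell+1)$ vertices lie within distance $L$ of $\sigma$ and project orthogonally into that interval.
\end{lemma}

\begin{proof}
The disjoint discs of radius $L/2$ about the counted vertices lie in the set of points within $3L/2$ of $\sigma$ that project into an interval of length $\ell+L$. In the coordinates above this set has area $(\ell+L)\int d\theta/\sin^2\theta$, the integral being over $|\cot\theta|\le\sinh(3L/2)$; so the area is $2\sinh(3L/2)(\ell+L)$. Divide by the area of one disc.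
\end{proof}

\subsection*{Exponential decay of transition probabilities}
Let $\mathbb P_v$ be the law of the walk started at $v$, let $p_n(x,y)=\mathbb P_x(X_n=y)$, and let $G(x,y)=\sum_{n\ge0}p_n(x,y)$ be the Green function, the expected number of visits to $y$. Since all degrees are equal, every path of $n$ steps has probability $7^{-n}$, and reversing paths gives $p_n(x,y)=p_n(y,x)$.

All quantitative information about the walk comes from one positive function that shrinks by a definite factor under averaging over neighbors. The Poisson kernel is almost reproduced by this averaging, so a strictly concave function of it, the square root, should lose a fixed proportion.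

\begin{lemma}\label{lem:rho}
Let $\rho=0.95$. For all $x,y\in V$ and $n\ge0$,
\begin{equation}\label{eq:green}
p_n(x,y)\le\rho^n,\qquad G(x,y)\le\frac{\rho^{\,d(x,y)/L}}{1-\rho}.
\end{equation}
\end{lemma}

\begin{proof}
Fix $\zeta\in\mathbb T$ and let $\psi(v)=P(v,\zeta)^{1/2}>0$. Given $v$, choose $g\in\Gamma$ with $gv=o$. By \eqref{eq:poisson}, $\psi(w)/\psi(v)=P(gw,g\zeta)^{1/2}$, and $g$ maps the neighbors of $v$ to those of $o$. So for some angle $\beta$ depending on $v$,
\begin{equation}\label{eq:ratio}
\frac{1}{7\psi(v)}\sum_{w\sim v}\psi(w)=\frac17\sum_{j=0}^6\frac{(1-t^2)^{1/2}}{|1-te^{i(\beta+2\pi j/7)}|}.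
\end{equation}
We have $(1-te^{i\beta})^{-1/2}=\sum_{\ell\ge0}b_\ell t^\ell e^{i\ell\beta}$ with $b_\ell=4^{-\ell}\binom{2\ell}{\ell}$, a decreasing sequence that begins $1,\frac12,\frac38$. Multiplying by the complex conjugate,
\[
|1-te^{i\beta}|^{-1}=\sum_{n\in\mathbb Z}\gamma_{|n|}e^{in\beta},\qquad \gamma_n=\sum_{\ell\ge0}b_\ell b_{\ell+n}t^{2\ell+n}\le t^n\gamma_0 .
\]
The average of $e^{2\pi ijn/7}$ over $0\le j\le6$ is $1$ if $7\mid n$ and $0$ otherwise. Hence \eqref{eq:ratio} is at most $(1-t^2)^{1/2}\gamma_0\,(1+t^7)/(1-t^7)$. By \eqref{eq:t},
\[
\gamma_0\le1+\frac{t^2}4+\frac9{64}\,\frac{t^4}{1-t^2}\le1+\frac1{16}+\frac{9}{64}\cdot\frac1{12}<1.0743,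
\]
and $(1-t^2)^{1/2}<\sqrt{0.754}<0.8684$, and $(1+t^7)/(1-t^7)<129/127$. The product $0.8684\cdot1.0743\cdot\frac{129}{127}$ is less than $0.95$.

Thus $\sum_yp_1(x,y)\psi(y)\le\rho\,\psi(x)$, and by induction $\sum_yp_n(x,y)\psi(y)\le\rho^n\psi(x)$. Keeping one term gives $p_n(x,y)\psi(y)\le\rho^n\psi(x)$, and by symmetry also $p_n(x,y)\psi(x)\le\rho^n\psi(y)$. Multiplying the two inequalities gives $p_n(x,y)\le\rho^n$. Steps have length $L$, so $p_n(x,y)=0$ when $nL<d(x,y)$, and summing $\rho^n$ over $n\ge d(x,y)/L$ bounds $G$.
\end{proof}

Only the inequality $\rho<1$ matters below, not the value $0.95$.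

\begin{proposition}\label{prop:convergence}
For every $v\in V$, $\mathbb P_v$-almost surely $X_n$ converges to a point $X_\infty\in\mathbb T$, and the Euclidean centers of the circles $C_{X_n}$ converge to the same point.
\end{proposition}

\begin{proof}
A disc of radius $r$ has area $2\pi(\cosh r-1)\le\pi e^r$, so comparing areas shows that at most $Ce^R$ vertices lie within distance $R$ of $o$. With $\varepsilon=\frac12\log(1/\rho)$, Lemma~\ref{lem:rho} gives $\mathbb P_v(d(o,X_n)\le\varepsilon n)\le Ce^{\varepsilon n}\rho^n=C\rho^{n/2}$. By the Borel--Cantelli lemma, almost surely $d(o,X_n)>\varepsilon n$ for large $n$. At a point $z$ with $d(o,z)=r$, Euclidean length is hyperbolic length times $(1-|z|^2)/2=1/(2\cosh^2(r/2))\le2e^{-r}$. Hence every point within hyperbolic distance $L$ of $X_n$ is within Euclidean distance $2Le^{L-\varepsilon n}$ of it, for large $n$. Applied to $X_{n+1}$, this shows that $(X_n)$ is Cauchy, and the limit lies on $\mathbb T$ because $d(o,X_n)\to\infty$. Applied to the Euclidean center of $C_{X_n}$, it gives the second claim.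
\end{proof}

Let $\omega_v$ be the law of $X_\infty$ under $\mathbb P_v$, so that $\omega=\omega_o$. An element $g\in\Gamma$ maps the walk from $v$ to the walk from $gv$ and is continuous on the closed disc. This, and conditioning on the first step, give
\begin{equation}\label{eq:harmonic}
\omega_{gv}=g_*\omega_v\quad(g\in\Gamma),\qquad \omega_v=\frac17\sum_{w\sim v}\omega_w .
\end{equation}

\section{Atoms, pure type, and Lebesgue measure}\label{sec:soft}

\begin{proposition}\label{prop:atoms}
No $\omega_v$ has atoms.
\end{proposition}

\begin{proof}
By \eqref{eq:harmonic} and transitivity, each $\omega_v$ is the image of $\omega_o$ under a bijection of $\mathbb T$. Suppose $\omega_o$ has atoms. A probability measure has finitely many atoms of mass above any positive level, so there is an atom $\zeta$ of maximal mass $\mu>0$, and $\omega_v\{\zeta\}\le\mu$ for every $v$. If $\omega_v\{\zeta\}=\mu$, then $\mu=\frac17\sum_{w\sim v}\omega_w\{\zeta\}$ forces $\omega_w\{\zeta\}=\mu$ for all $w\sim v$. Starting from $o$ and using connectedness, $\omega_v\{\zeta\}=\mu$ for all $v$. So $\omega_o\{g^{-1}\zeta\}=\omega_{go}\{\zeta\}=\mu$ for all $g\in\Gamma$.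 The orbit $\Gamma\zeta$ is infinite by Lemma~\ref{lem:gamma}, so $\omega_o$ has infinite mass, a contradiction.
\end{proof}

\begin{proposition}\label{prop:pure}
Either all $\omega_v$ are singular with respect to $\lambda$, or all $\omega_v\ll\lambda$.
\end{proposition}

\begin{proof}
Since $V$ is countable, there is a $\lambda$-null Borel set $F_0$ that carries the singular parts of all $\omega_v$. Let $F=\bigcup_{g\in\Gamma}gF_0$. It is $\Gamma$-invariant, and it is $\lambda$-null because $\Gamma$ is countable and acts on $\mathbb T$ by diffeomorphisms. By \eqref{eq:harmonic}, $\omega_{gv}(F)=\omega_v(g^{-1}F)=\omega_v(F)$, so $\omega_v(F)$ does not depend on $v$. L\'evy's theorem says that the conditional probability of an event given $X_0,\dots,X_n$ converges almost surely to the indicator of the event. By the Markov property, the conditional probability of $\{X_\infty\in F\}$ is $\omega_{X_n}(F)$. So the constant $\omega_v(F)$ is $0$ or $1$. If it is $1$, every $\omega_v$ is carried by the null set $F$. If it is $0$, every singular part vanishes.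
\end{proof}

The first question can be answered by a direct computation, which also shows how nearly $\lambda$ satisfies \eqref{eq:harmonic}.

\begin{proposition}\label{prop:notlebesgue}
Let $D(\theta)=\frac17\sum_{w\sim o}P(w,e^{i\theta})$. Then $|D-1|<2/127$ everywhere, but $D$ is not identically $1$. Consequently $\omega\ne\lambda$.
\end{proposition}

\begin{proof}
From $P(re^{i\beta},e^{i\theta})=\sum_{n\in\mathbb Z}r^{|n|}e^{in(\theta-\beta)}$ and averaging over the seven neighbors,
\[
D(\theta)=1+2\sum_{j\ge1}t^{7j}\cos7j(\theta-\phi).
\]
So $|D-1|\le2t^7/(1-t^7)<2/127$ and $D(\phi)>1$. If $\omega=\lambda$, then $\omega_{go}=g_*\lambda=P(go,\cdot)\lambda$ for $g\in\Gamma$, and \eqref{eq:harmonic} at $o$ gives $\lambda=D\lambda$. Then $D=1$ almost everywhere, hence everywhere by continuity, which is false.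
\end{proof}

\section{An invariant measure on pairs of endpoints}\label{sec:nu}

It remains to exclude absolute continuity. On $\mathbb T$ itself there is little to hold on to: $\Gamma$ moves $\omega_o$ to other measures $\omega_v$ and $\lambda$ to $P(go,\cdot)\lambda$, so a density $d\omega/d\lambda$ would not be an invariant function. On the space
\[
\mathbb T^{(2)}=\{(\xi,\eta)\in\mathbb T\times\mathbb T:\xi\ne\eta\}
\]
the situation is better. The $\sigma$-finite measure $dm=|d\xi|\,|d\eta|/|\xi-\eta|^2$ is invariant under $\mathcal G$ by \eqref{eq:mobius}, and it has the same null sets as $\lambda\otimes\lambda$. We now show that the walk produces a $\Gamma$-invariant measure on the same space. The density of one with respect to the other, if it exists, is an invariant function.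

\subsection*{Two-sided walks}
Let $\Omega$ be the set of paths $x=(x_n)_{n\in\mathbb Z}$ with $x_n\sim x_{n+1}$, with the $\sigma$-algebra generated by the coordinates. For $v\in V$ let $Q_v$ be the law of the path with $x_0=v$ whose halves $(x_n)_{n\ge0}$ and $(x_{-n})_{n\ge0}$ are independent simple random walks from $v$, and let $Q=\sum_{v\in V}Q_v$. This measure is $\sigma$-finite, and it is $\Gamma$-invariant because $g_*Q_v=Q_{gv}$. For a finite path $y_{-j},\dots,y_n$ in $K$ with $j,n\ge0$,
\begin{equation}\label{eq:cylinder}
Q(x_{-j}=y_{-j},\dots,x_n=y_n)=7^{-(j+n)}.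
\end{equation}
The mass depends only on the number of steps; this is again the equality of the degrees. Let $\mathsf S$ be the shift, $(\mathsf Sx)_n=x_{n+1}$.

\begin{lemma}\label{lem:shift}
The measure $Q$ is invariant under $\mathsf S$.
\end{lemma}

\begin{proof}
Let $Y=\{x_{-n}=y_{-n},\dots,x_n=y_n\}$ with $n\ge1$. Then $\mathsf S^{-1}Y$ prescribes a path on the window $[-n+1,n+1]$, which contains $0$, so $Q(\mathsf S^{-1}Y)=7^{-2n}=Q(Y)$ by \eqref{eq:cylinder}. These cylinders, with the empty set, are closed under intersection and generate the $\sigma$-algebra, and those with $n=1$ form a countable partition of $\Omega$ into sets of finite mass. On each cell of the partition, $Q$ and $Q\circ\mathsf S^{-1}$ are finite measures of equal mass that agree on a generating family closed under intersection; by the $\pi$--$\lambda$ theorem they coincide.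
\end{proof}

Let $\Omega_0\subset\Omega$ be the set of paths for which the limits $\xi_\pm=\lim_{n\to\pm\infty}x_n$ exist, lie on $\mathbb T$, and are distinct. It is invariant under $\mathsf S$ and $\Gamma$, with $\xi_\pm(\mathsf Sx)=\xi_\pm(x)$ and $\xi_\pm(gx)=g\xi_\pm(x)$. Under $Q_v$ the limits exist by Proposition~\ref{prop:convergence} and are independent with law $\omega_v$, so $Q_v(\xi_-=\xi_+)=\int\omega_v\{\xi\}\,d\omega_v(\xi)=0$ by Proposition~\ref{prop:atoms}. Thus $\Omega_0$ has full measure, and we work in $\Omega_0$ from now on. A path in $\Omega_0$ visits each vertex finitely often.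

\subsection*{Markers}
The image of $Q$ under $(\xi_-,\xi_+)$ is not useful, because $Q$ counts each trajectory once for every choice of time origin. We must select one origin per trajectory. A \emph{marker} on a shift-invariant measurable set $W\subset\Omega_0$ is a measurable map $T:W\to\mathbb Z$ with $T(\mathsf Sx)=T(x)-1$. In other words, $T$ singles out one position along the trajectory, independently of the time origin. The restriction of a marker to a shift-invariant subset is a marker. The next lemma says that the choice of marker does not matter. It is used twice: to obtain $\Gamma$-invariance from a marker that is not equivariant, and to move the time origin to the cut.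

\begin{lemma}\label{lem:marker}
If $T$ and $T'$ are markers on $W$, then $Q(W\cap\{T=0\})=Q(W\cap\{T'=0\})$.
\end{lemma}

\begin{proof}
The map $\mathsf S^j$ sends $\{T=0,\,T'=j\}$ bijectively onto $\{T=-j,\,T'=0\}$. By Lemma~\ref{lem:shift} these sets have equal mass. Sum over $j\in\mathbb Z$.
\end{proof}

Enumerate $V=\{z_1,z_2,\dots\}$. For $x\in\Omega_0$ let $j$ be the least index such that $x$ visits $z_j$, and let $T_0(x)$ be the first time of such a visit. The map $T_0$ is described by countably many conditions on coordinates, so it is measurable; and $\mathsf Sx$ visits the same vertices one unit of time earlier, so $T_0$ is a marker on $\Omega_0$. For Borel sets $E\subset\mathbb T^{(2)}$ define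
\[
\nu(E)=Q\big((\xi_-,\xi_+)\in E,\ T_0=0\big).
\]

\begin{lemma}\label{lem:nu}
The measure $\nu$ is $\Gamma$-invariant and nonzero.
\end{lemma}

\begin{proof}
Let $g\in\Gamma$. The path $gx$ has endpoints in $gE$ exactly when $x$ has endpoints in $E$, so $\Gamma$-invariance of $Q$ gives $\nu(gE)=Q((\xi_-,\xi_+)\in E,\ T_0\circ g=0)$. Since $g$ commutes with $\mathsf S$, the map $T_0\circ g$ is a marker, and Lemma~\ref{lem:marker} on $W=\{(\xi_-,\xi_+)\in E\}$ gives $\nu(gE)=\nu(E)$. Next, $\mathsf S^j$ maps $\{T_0=j\}$ onto $\{T_0=0\}$, so all terms of $0<Q(\Omega_0)=\sum_jQ(T_0=j)$ are equal to $\nu(\mathbb T^{(2)})$, which is therefore positive.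
\end{proof}

\subsection*{Rigidity}
A countable group acting on a measure space and preserving null sets acts \emph{ergodically} if every invariant measurable set is null or has null complement. The same then holds for sets that are invariant up to null sets, since such a set differs from the intersection of its translates by a null set. Moore's ergodicity theorem \cite[Theorem~2.2.6]{Zimmer}, for $\mathrm{PSL}(2,\mathbb R)$ due to Hopf, implies the following.

\begin{theorem}\label{thm:moore}
If $\Gamma$ is a lattice in $\mathcal G=\mathrm{PSL}(2,\mathbb R)$ and $\mathcal A\subset\mathcal G$ is a noncompact closed subgroup, then $\Gamma$ acts ergodically on $\mathcal G/\mathcal A$.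
\end{theorem}

The group $\mathcal G$ is transitive on $\mathbb T^{(2)}$, and in the half-plane model the stabilizer of the pair $(0,\infty)$ is the diagonal group $\mathcal A$ of the maps $z\mapsto e^sz$, which is closed and noncompact. So $\mathbb T^{(2)}=\mathcal G/\mathcal A$, with invariant measure $m$, and our group $\Gamma$ acts ergodically on it by Lemma~\ref{lem:gamma}. This is the only use of the lattice property.

\begin{proposition}\label{prop:rigid}
If all $\omega_v\ll\lambda$, then $\nu=c\,m$ for a constant $c\in(0,\infty]$.
\end{proposition}

\begin{proof}
We have $\nu=\sum_v\nu_v$ with $\nu_v=Q_v((\xi_-,\xi_+)\in\cdot\,,\ T_0=0)\le\omega_v\otimes\omega_v\ll\lambda\otimes\lambda$. Each finite measure $\nu_v$ has a density $h_v$ with respect to $m$, so $\nu$ has the density $h=\sum_vh_v$ with values in $[0,\infty]$. For $g\in\Gamma$, invariance of $m$ and $\nu$ gives $\int_Eh\circ g\,dm=\nu(gE)=\nu(E)=\int_Eh\,dm$ for all $E$. Two $[0,\infty]$-valued functions $h,h'$ with equal integrals over all sets agree almost everywhere: if $m(E)<\infty$ and $h'\le a<b\le h$ on $E$, then $b\,m(E)\le a\,m(E)$, so $m(E)=0$, and countably many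 such sets, with the roles of $h,h'$ also exchanged, cover $\{h\ne h'\}$. Hence $h\circ g=h$ almost everywhere. Each set $\{h>a\}$ is invariant up to null sets, so it is null or has null complement, and $h$ equals a constant $c\in[0,\infty]$ almost everywhere. Since $\nu\ne0$, we have $c>0$.
\end{proof}

\section{Cutting along a geodesic}\label{sec:cut}

Pass to the upper half-plane by a M\"obius map and keep all notation. By \eqref{eq:mobius}, $m$ becomes $d\xi\,d\eta/(\xi-\eta)^2$. Fix $\Lambda>0$, let $I,J$ be as in \eqref{eq:IJ}, let $\sigma$ be the imaginary axis, and let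
\[
Z=\{z\in V:d(z,\sigma)\le L\}.
\]
The results of this section, up to Lemma~\ref{lem:decay}, do not assume absolute continuity.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\fill[gray!15] (0,0)--(1.72,4.3)--(-1.72,4.3)--cycle;
\draw (-4.4,0)--(4.4,0);
\draw (0,0)--(0,4.3) node[above]{$\sigma$};
\draw[dashed] (3.8,0) arc (0:180:3.8);
\node at (3.1,2.75) {$\sigma'$};
\draw[line width=2pt] (-3,0)--(-1,0) (1,0)--(3,0);
\node[below] at (-2.6,0) {$I$}; \node[below] at (2.8,0) {$J$};
\node[below] at (-2,0) {$\xi_-$}; \node[below] at (2.2,0) {$\xi_+$};
\draw (-2,0.05)--(-2.08,0.2)--(-1.85,0.45)--(-2.2,0.8)--(-1.6,1.2)--(-1.5,1.8)--(-0.6,2.1)--(0.3,2.6)--(1.2,2.0)--(1.5,1.3)--(2.2,0.9)--(2.0,0.5)--(2.3,0.25)--(2.2,0.05);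
\fill (-0.6,2.1) circle (2pt) node[above left]{$x_0$};
\fill (0.6,4.05) circle (2pt) node[right]{$z$};
\end{tikzpicture}
\caption{Schematic picture in the upper half-plane. The shaded cone is the set of points within distance $L$ of the imaginary axis $\sigma$. A two-sided path from the interval $I$ to the interval $J$ must visit a vertex in the cone, and the time origin is placed at the first such visit, $x_0$. A walk that starts at a vertex $z$ far along the cone can reach $J$ only by crossing the geodesic $\sigma'$.}\label{fig:cut}
\end{figure}

\begin{proposition}[Cut formula]\label{prop:cut}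
For Borel sets $A\subset I$ and $B\subset J$,
\[
\nu(A\times B)=\sum_{z\in Z}e_z(A)\,\omega_z(B),\qquad e_z(A)=\mathbb P_z\big(X_\infty\in A,\ X_n\notin Z\text{ for all }n\ge1\big).
\]
\end{proposition}

\begin{proof}
Let $W=\{\xi_-\in A,\ \xi_+\in B\}$ and $x\in W$; see Figure~\ref{fig:cut}. Then $\operatorname{Re}x_n<0$ for $n$ near $-\infty$ and $\operatorname{Re}x_n>0$ for $n$ near $+\infty$. So some geodesic segment $[x_n,x_{n+1}]$ meets $\sigma$, and since it has length $L$, we get $x_n\in Z$. By \eqref{eq:cone}, $Z$ lies in the cone $|\operatorname{Re}z|\le\sinh L\cdot\operatorname{Im}z$, which meets the boundary only at $0$ and $\infty$; as $\xi_-\in I$, the path is outside $Z$ for $n$ near $-\infty$. Hence the first time $T_Z$ spent in $Z$ is well defined and is a marker on $W$, and $\{T_Z=0\}=\{x_0\in Z,\ x_{-n}\notin Z\text{ for all }n\ge1\}$. By Lemma~\ref{lem:marker}, $\nu(A\times B)=Q(W\cap\{T_Z=0\})=\sum_{z\in Z}Q_z(W\cap\{T_Z=0\})$. Under $Q_z$ the conditions $\xi_-\in A$ and $T_Z=0$ concern the past half, the condition $\xi_+\in B$ concerns the future half, and the halves are independent.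
\end{proof}

The formula has infinitely many terms, and we must show that the far ones are small. The projection of $z$ to $\sigma$ has arc-length coordinate $\log|z|$, and $J$ corresponds to $\log|\eta|\in[0,\Lambda]$. So the right measure of remoteness is
\[
\delta(z)=\operatorname{dist}\big(\log|z|,\,[0,\Lambda]\big).
\]

\begin{lemma}\label{lem:decay}
There are constants $C_0,C_1$, independent of $\Lambda$, such that $\omega_z(J)\le C_0\,\rho^{\delta(z)/L}$ for all $z\in Z$, and for all $r\ge0$
\begin{equation}\label{eq:tail}
\sum_{z\in Z,\ \delta(z)>r}\omega_z(J)\le C_1\,\rho^{r/L},\qquad \#\{z\in Z:\delta(z)\le r\}\le\kappa(\Lambda+2r+1).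
\end{equation}
\end{lemma}

\begin{proof}
If $\delta(z)\le1$ the first bound holds as soon as $C_0\ge\rho^{-1/L}$. Let $\delta(z)>1$, and put $R=e^{\Lambda+1}$ if $\log|z|>\Lambda+1$ and $R=e^{-1}$ if $\log|z|<-1$. In both cases $d(i|z|,iR)=\delta(z)-1$, and the geodesic $\sigma'=\{\zeta\in\mathbb H:|\zeta|=R\}$ separates $z$ from $J$. A walk from $z$ that converges to a point of $J$ traverses an edge meeting $\sigma'$, so it visits $Z'=\{y\in V:d(y,\sigma')\le L\}$. The probability of a visit is at most the expected number of visits, so $\omega_z(J)\le\sum_{y\in Z'}G(z,y)$.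

The set $Z'$ is infinite, so we need the distance $d(z,y)$ to grow along $\sigma'$. Let $y'$ be the projection of $y\in Z'$ to $\sigma'$ and let $b=d(iR,y')$. The geodesics $\sigma$ and $\sigma'$ are perpendicular at $iR$, so the hyperbolic Pythagorean theorem gives
\[
e^{d(i|z|,y')}\ge\cosh d(i|z|,y')=\cosh(\delta(z)-1)\cosh b\ge\tfrac14e^{\delta(z)-1+b}.
\]
Since $d(z,i|z|)\le L$ and $d(y,y')\le L$, we obtain $d(z,y)\ge\delta(z)+b-b_0$ with $b_0=1+\log4+2L$. For each integer $j\ge0$, at most $4\kappa$ points $y\in Z'$ have $b\in[j,j+1)$, by Lemma~\ref{lem:count} applied to two intervals of length $1$ on $\sigma'$. With \eqref{eq:green},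
\[
\omega_z(J)\le\frac{\rho^{(\delta(z)-b_0)/L}}{1-\rho}\sum_{j\ge0}4\kappa\,\rho^{j/L},
\]
which is the first bound. In the same way, at most $4\kappa$ points $z\in Z$ have $\delta(z)\in(r+j,r+j+1]$, so the sum in \eqref{eq:tail} is at most $4\kappa C_0\sum_{j\ge0}\rho^{(r+j)/L}$. Finally, the points with $\delta(z)\le r$ project into an interval of length $\Lambda+2r$ on $\sigma$.
\end{proof}

The measure $m$ and the axis $\sigma$ are invariant under the dilations $z\mapsto e^sz$, so logarithmic coordinates turn the density of $m$ into a convolution kernel. With $\xi=-e^u$, $\eta=e^w$ and $u,w\in[0,\Lambda]$,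
\begin{equation}\label{eq:k}
dm=\frac{e^ue^w\,du\,dw}{(e^u+e^w)^2}=k(u-w)\,du\,dw,\qquad k(u)=\frac1{4\cosh^2(u/2)}.
\end{equation}
For a real continuous function $f$ on $[0,\Lambda]$ put $f^-(\xi)=f(\log(-\xi))$ on $I$ and $f^+(\eta)=f(\log\eta)$ on $J$, and write
\[
e_z(f^-)=\int_If^-\,de_z,\qquad\omega_z(f^+)=\int_Jf^+\,d\omega_z,\qquad \mathcal K(f)=\int_0^\Lambda\!\!\int_0^\Lambda k(u-w)f(u)f(w)\,du\,dw .
\]

\begin{proposition}\label{prop:identity}
Suppose all $\omega_v\ll\lambda$. Then the constant $c$ of Proposition~\ref{prop:rigid} is finite, and for every real continuous $f$ on $[0,\Lambda]$,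
\begin{equation}\label{eq:identity}
c\,\mathcal K(f)=\sum_{z\in Z}e_z(f^-)\,\omega_z(f^+).
\end{equation}
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:cut} and \eqref{eq:tail} with $r=0$, $\nu(I\times J)\le\sum_{z\in Z}\omega_z(J)\le\kappa(\Lambda+1)+C_1<\infty$, while $m(I\times J)>0$; so $c<\infty$. The finite measures $\nu$ and $\sum_{z\in Z}e_z\otimes\omega_z$ on $I\times J$ agree on rectangles, hence coincide by the $\pi$--$\lambda$ theorem. Integrate the bounded function $f^-(\xi)f^+(\eta)$ against both, using $\nu=c\,m$ and \eqref{eq:k}.
\end{proof}

\section{A lower bound for the kernel}\label{sec:kernel}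

To kill $N$ terms of \eqref{eq:identity} we need a space of dimension $N+1$ on which $\mathcal K$ is bounded below. The Fourier transform diagonalizes $\mathcal K$, and $\hat k$ decays exponentially, so the space should consist of functions of low frequency supported in $[0,\Lambda]$. The first $N+1$ sine functions have frequencies up to $\pi(N+1)/\Lambda$: the longer the interval, the more functions fit below a given frequency. This is how $\Lambda$ enters the rate. Let $\mathcal F_N$ be the real span of the functions $\sin(\pi ju/\Lambda)$, $1\le j\le N+1$, on $[0,\Lambda]$. These functions are orthogonal with squared norm $\Lambda/2$, so $\dim\mathcal F_N=N+1$.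

\begin{lemma}\label{lem:kernel}
Let $f\in\mathcal F_N$ and $\tau_N=\sqrt2\,\pi(N+1)/\Lambda$. Then
\[
\mathcal K(f)\ge\pi\tau_N\,e^{-\pi\tau_N}\,\|f\|_2^2,\qquad \|f\|_\infty^2\le\frac{2(N+1)}\Lambda\,\|f\|_2^2 .
\]
\end{lemma}

\begin{proof}
Write $\hat f(\tau)=\int f(u)e^{-i\tau u}\,du$. Since $k(u)=e^u/(1+e^u)^2$, the substitution $x=e^u$, the beta integral and the reflection formula for Euler's gamma function give
\[
\hat k(\tau)=\int_0^\infty\frac{x^{-i\tau}}{(1+x)^2}\,dx=\mathrm B(1-i\tau,1+i\tau)=\frac{i\tau\,\pi}{\sin(i\pi\tau)}=\frac{\pi\tau}{\sinh\pi\tau},
\]
which is positive, even, and decreasing in $|\tau|$. Let $f=\sum_ja_j\sin(\pi ju/\Lambda)$, so $\|f\|_2^2=\frac\Lambda2\sum_ja_j^2$. The functions $\cos(\pi ju/\Lambda)$ are also orthogonal with squared norm $\Lambda/2$, so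
\[
\|f'\|_2^2=\frac\Lambda2\sum_ja_j^2\Big(\frac{\pi j}\Lambda\Big)^2\le\frac{\tau_N^2}2\,\|f\|_2^2 .
\]
Extend $f$ by $0$ to $\mathbb R$. Because $f(0)=f(\Lambda)=0$, integration by parts has no boundary terms, and the Fourier transform of $f'$ (extended by $0$) is $i\tau\hat f(\tau)$. By Plancherel's theorem,
\[
\frac1{2\pi}\int_{|\tau|>\tau_N}|\hat f|^2\,d\tau\le\frac1{2\pi\tau_N^2}\int\tau^2|\hat f|^2\,d\tau=\frac{\|f'\|_2^2}{\tau_N^2}\le\frac12\|f\|_2^2 .
\]
So at least half of $\|f\|_2^2=\frac1{2\pi}\int|\hat f|^2$ comes from $|\tau|\le\tau_N$, and
\[
\mathcal K(f)=\int(k*f)\,f\,du=\frac1{2\pi}\int\hat k\,|\hat f|^2\,d\tau\ge\frac12\,\hat k(\tau_N)\,\|f\|_2^2\ge\pi\tau_Ne^{-\pi\tau_N}\|f\|_2^2,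
\]
where the last step uses $\sinh x\le e^x/2$. Finally, the Cauchy--Schwarz inequality gives $\|f\|_\infty^2\le(N+1)\sum_ja_j^2=\frac{2(N+1)}\Lambda\|f\|_2^2$.
\end{proof}

\section{Comparison of the rates}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
There are no atoms by Proposition~\ref{prop:atoms}. By Proposition~\ref{prop:pure} it suffices to derive a contradiction from the assumption that all $\omega_v\ll\lambda$. Let
\[
a=\frac{\log(1/\rho)}{2\kappa L}>0,
\]
which does not depend on $\Lambda$, and fix $\Lambda>\sqrt2\,\pi^2/a$. For an integer $N\ge\kappa(\Lambda+1)$ put $r_N=\frac12(N/\kappa-\Lambda-1)\ge0$. By \eqref{eq:tail}, at most $N$ vertices $z\in Z$ have $\delta(z)\le r_N$. Since $\dim\mathcal F_N=N+1$, there is $f\in\mathcal F_N$ with $\|f\|_2=1$ that satisfies the linear conditions $\omega_z(f^+)=0$ for all these $z$. For the remaining terms of \eqref{eq:identity} we use $|e_z(f^-)|\le\|f\|_\infty$ and $|\omega_z(f^+)|\le\|f\|_\infty\,\omega_z(J)$. With \eqref{eq:tail} and Lemma~\ref{lem:kernel},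
\[
c\,\pi\tau_Ne^{-\pi\tau_N}\le c\,\mathcal K(f)\le\|f\|_\infty^2\,C_1\,\rho^{r_N/L}\le\frac{2(N+1)}\Lambda\,C_1\,\rho^{-(\Lambda+1)/(2L)}\,e^{-aN}.
\]
Here $\pi\tau_N=\sqrt2\pi^2(N+1)/\Lambda$. Canceling the factor $(N+1)/\Lambda$ gives
\[
\sqrt2\,\pi^2c\;e^{-\sqrt2\pi^2(N+1)/\Lambda}\le2C_1\,\rho^{-(\Lambda+1)/(2L)}\,e^{-aN}
\]
for all integers $N\ge\kappa(\Lambda+1)$, where $c>0$, $C_1$ and $\Lambda$ are fixed. Since $\sqrt2\pi^2/\Lambda<a$, this fails for large $N$. Hence $\omega$ is singular with respect to $\lambda$, and in particular $\omega\ne\lambda$.
\end{proof}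

\begin{remark}
Two features of the plane carry the last step. A geodesic separates the plane and steps have bounded length, which gives the cut formula. And the cut is one-dimensional, so that the number of cut vertices with $\delta(z)\le r$ grows linearly in $r$; this converts the decay $\rho^{r/L}$ into decay exponential in $N$. If that number grew like $e^{r}$, we could only take $r_N$ of order $\log N$, the error $\rho^{r_N/L}$ would be a negative power of $N$, and Lemma~\ref{lem:kernel} would give no contradiction for any $\Lambda$.
\end{remark}

\begin{thebibliography}{1}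

\bibitem{Zimmer}
Zimmer, \emph{Ergodic Theory and Semisimple Groups}.

\end{thebibliography}
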